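\title{Balanced weights and pairing ties in the $k^n$-game}

\begin{abstract}
In the $k^n$-game two players alternately claim points of the cube $\{1,\dots,k\}^n$, and the first to own $k$ collinear points wins. We prove that the second player can force a tie whenever $k\ge 2(2^{1/n}-1)^{-1}$, that is, whenever the number of points is at least twice the number of winning sets. In this range every winning set can be given two points of its own, and outside it no blocking family of disjoint pairs exists. The main step is a fractional statement: for $k\ge 2$ and $k\ge 2n-2$, every winning set can distribute weight $2$ over its points so that all points of the cube receive the same total.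
\end{abstract}

\section{The game and the results}\label{sec:intro}

Let $k$ and $n$ be positive integers, let $[k]=\{1,\dots,k\}$, and let $X=[k]^n$. A \emph{path} is a subset of $X$ whose elements can be listed as $\alpha_1,\dots,\alpha_k$ in such a way that, for each coordinate $j$, the sequence of $j$-th coordinates of $\alpha_1,\dots,\alpha_k$ is constant, or \emph{increasing} $(1,2,\dots,k)$, or \emph{decreasing} $(k,k-1,\dots,1)$, and at least one coordinate is not constant. For $k\ge2$ the paths are exactly the sets of $k$ points of $X$ on a straight line, and there are $\frac12\bigl((k+2)^n-k^n\bigr)$ of them (Lemma~\ref{lem:paths}). We write $\mathcal L$ for the set of all paths.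

In the \emph{$k^n$-game} two players alternately claim previously unclaimed points of $X$, the first player moving first. The first to claim all points of some path wins, and the game ends at that moment. If all points are claimed and no path has been completed, the game is a tie. The second player \emph{can force a tie} if there is a strategy for the second player under which the first player never wins. The $3^2$-game is ordinary tic-tac-toe.

Large $k$ should favor the second player and large $n$ the first. For $n=1$ and $k\ge2$ the only path is $X$, and one move spoils it. For $k=2$ and $n\ge2$ any two points form a path, and the first player wins at the second move. For fixed $n$ and large $k$ there are about $nk^{n-1}$ paths on $k^n$ points, so about $k/n$ points per path. How large must $k$ be in terms of $n$?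

The simplest way to force a tie is to reserve two points on every path, different paths receiving disjoint pairs: when the first player takes one point of a pair, the second player takes the other. This needs at least twice as many points as paths. Put
\[
\rho=\frac{(k+2)^n-k^n}{k^n}=\Bigl(1+\frac2k\Bigr)^n-1 ,
\]
so that $2|\mathcal L|=\rho k^n$ for $k\ge 2$. Solving $(1+2/k)^n\le2$ for $k$ shows that
\begin{equation}\label{eq:cond}
k\ge 2\,(2^{1/n}-1)^{-1}\iff (k+2)^n\le 2k^n\iff\rho\le1 ,
\end{equation}
and for $k\ge2$ these conditions say that $2|\mathcal L|\le k^n$. The threshold is linear in $n$. Bernoulli's inequality $(1+x)^n\ge1+nx$ for $x\ge0$ gives $\rho\ge 2n/k$, hence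
\begin{equation}\label{eq:bern}
\rho\le1\ \Longrightarrow\ k\ge2n ;
\end{equation}
in particular \eqref{eq:cond} forces $k\ge2$. In the other direction, $2^{1/n}-1\ge(\ln2)/n$, so \eqref{eq:cond} holds as soon as $k\ge 2n/\ln2$.

By \cite[Theorem 4(a)]{book}, the second player can force a tie if $k$ is odd and $k\ge3^n-1$, or if $k$ is even and $k\ge2^{n+1}-2$. The same work conjectures that these bounds can be improved, and suggests that $k\ge2(2^{1/n}-1)^{-1}$ may suffice. This is the problem we solve:
\begin{quote}
\emph{Can the second player force a tie in the $k^n$-game for all positive integers $k,n$ with $k\ge2(2^{1/n}-1)^{-1}$?}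
\end{quote}
In \cite{book} the inequality is glossed by the words ``the total number of points be greater than the total number of paths.'' That condition reads $3k^n>(k+2)^n$, or $k>2(3^{1/n}-1)^{-1}$, and is weaker than \eqref{eq:cond}: the $4^2$ board has $16$ points and $10$ paths. We treat the displayed inequality \eqref{eq:cond}, and the answer is yes.

\begin{theorem}\label{thm:tie}
If $k\ge2(2^{1/n}-1)^{-1}$, one can choose for each path $\ell$ a $2$-element set $P_\ell\subset\ell$ so that the sets $P_\ell$ are pairwise disjoint. Consequently the second player can force a tie in the $k^n$-game.
\end{theorem}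

Call a family of pairwise disjoint $2$-subsets of $X$ \emph{blocking} if every path contains a member of the family. The next theorem says that \eqref{eq:cond} is exactly the range in which such a family exists, and that counting is also the only obstruction to reserving more than two points per path.

\begin{theorem}\label{thm:exact}
Let $k\ge2$.
\begin{enumerate}
\item[(a)] A blocking family exists if and only if $k\ge2(2^{1/n}-1)^{-1}$.
\item[(b)] Let $r\ge2$ be an integer. One can choose pairwise disjoint $r$-subsets $R_\ell\subset\ell$, one for each path $\ell$, if and only if $r|\mathcal L|\le k^n$.
\end{enumerate}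
\end{theorem}

Both theorems come from a fractional statement. A \emph{weighting} is a family of numbers $w(\ell,p)\ge0$, one for each path $\ell$ and point $p\in\ell$, with $\sum_{p\in\ell}w(\ell,p)=2$ for every $\ell$. The \emph{load} of a point is $\lambda(p)=\sum_{\ell\ni p}w(\ell,p)$. A choice of disjoint pairs $P_\ell$ is a weighting with values in $\{0,1\}$ and all loads at most $1$. The loads of any weighting add up to $2|\mathcal L|$, so their average is $\rho$, and the largest load is at least $\rho$. The main result is that this bound is attained.

\begin{theorem}[Balanced weights]\label{thm:weights}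
Let $n\ge1$, $k\ge2$ and $k\ge2n-2$. There is a weighting with $\lambda(p)=\rho$ for every $p\in X$.
\end{theorem}

\begin{theorem}[Density of paths]\label{thm:density}
Let $k\ge2$ and $k\ge2n-2$. Every $S\subset X$ contains at most $\frac{(k+2)^n-k^n}{2k^n}\,|S|$ paths. Equality holds for $S=X$.
\end{theorem}

Thus no subset of the board has more paths per point than the whole board. Section~\ref{sec:hall} derives Theorems~\ref{thm:density}, \ref{thm:exact} and~\ref{thm:tie} from Theorem~\ref{thm:weights} by Hall's theorem. The balanced weighting is built by hand on the $5^2$ board in Section~\ref{sec:plane} and in general in Sections~\ref{sec:short} and~\ref{sec:long}.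

\section{Paths and classes}\label{sec:paths}

From now on $k\ge2$. The non-constant coordinates of a path $\ell$ are its \emph{active} coordinates; they form a nonempty set $A(\ell)$. In a listing of $\ell$ the difference $\alpha_{i+1}-\alpha_i$ is a vector $d\in\{-1,0,1\}^n\setminus\{0\}$ that does not depend on $i$, the \emph{direction} of the listing.

\begin{lemma}\label{lem:paths}
\begin{enumerate}
\item[(a)] The paths are exactly the sets of $k$ points of $X$ on a straight line.
\item[(b)] Two distinct paths have at most one point in common.
\item[(c)] Each path has exactly two listings, which are reverses of each other, and $|\mathcal L|=\frac12\bigl((k+2)^n-k^n\bigr)$.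
\end{enumerate}
\end{lemma}

\begin{proof}
The points $\alpha_1+(i-1)d$ of a path are collinear. Let $L$ be any straight line in $\mathbb R^n$. Some coordinate $j$ is not constant on $L$, and is therefore injective on $L$; so $L$ meets $X$ in at most $k$ points. If it meets $X$ in $k$ points, coordinate $j$ takes each value in $[k]$ once on them, and we list them by this value. Every other coordinate is an affine function of coordinate $j$ on $L$, so it runs through an arithmetic progression of length $k$ in $[k]$. Its difference $e$ is an integer with $|e|(k-1)\le k-1$, so the progression is constant, increasing or decreasing. This proves (a). Two paths with two common points lie on one line $L$, and each of them is the whole of $L\cap X$; this proves (b). For (c), fix an active coordinate $j$ of a path. A listing sorts the points by coordinate $j$, upward or downward, so there are at most two listings, and the reverse of a listing is another one. Finally, there are $k+2$ admissible sequences for each coordinate, hence $(k+2)^n-k^n$ listings with at least one active coordinate.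
\end{proof}

A path is \emph{short} if it has one active coordinate and \emph{long} otherwise. For $p\in X$ and $1\le t\le n$ there is exactly one short path through $p$ with active coordinate $t$, namely
\[
\ell_t(p)=\{q\in X: q_j=p_j\text{ for all }j\ne t\}.
\]
So every point lies on exactly $n$ short paths. The long paths, in contrast, are distributed unevenly, and to describe which of them pass through a given point we use the symmetry $x\mapsto k+1-x$ of $[k]$.

Let $m=\lfloor k/2\rfloor$. For $1\le c\le m$ the two-element set $C_c=\{c,k+1-c\}$ is called \emph{class $c$}. If $k$ is odd, the remaining value $m+1$ is the \emph{center}; it lies in no class. At the point of index $i$ in a listing of $\ell$, every active coordinate equals $i$ or $k+1-i$. Hence for each class $c$ exactly two points of $\ell$, those of index $c$ and $k+1-c$, have their active coordinates in $C_c$. They are the \emph{$c$-points} of $\ell$; reversing the listing interchanges them. If $k$ is odd, $\ell$ has one more point, all of whose active coordinates are at the center. For a point $p$, or more generally a word $p$ over $[k]$ of any length, put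
\[
A_c(p)=\{j:p_j\in C_c\},\qquad n_c(p)=|A_c(p)| .
\]

\begin{lemma}\label{lem:unique}
Let $p\in X$, let $c$ be a class, and let $\emptyset\ne A\subset A_c(p)$. Exactly one path through $p$ has active set $A$.
\end{lemma}

\begin{proof}
The point $p$ is a $c$-point of any such path, so the path has a listing in which $p$ has index $c$. In this listing a coordinate $j\in A$ must be increasing if $p_j=c$ and decreasing if $p_j=k+1-c$; exactly one of these cases occurs because $c\ne k+1-c$. A coordinate $j\notin A$ is constant, equal to $p_j$. These rules determine the listing, and conversely they define a path through $p$ with active set $A$.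
\end{proof}

The lemma fails at the center: for odd $k$ and $n=2$, both diagonals pass through $(m+1,m+1)$ and have active set $\{1,2\}$.

\section{From weights to pairs}\label{sec:hall}

In this section we assume Theorem~\ref{thm:weights} and deduce the other results. All of them rest on one double count. Let $w$ be any weighting, let $S\subset X$, and let $\mathcal L(S)$ be the set of paths contained in $S$. Since $w\ge0$,
\begin{equation}\label{eq:double}
2|\mathcal L(S)|=\sum_{\ell\in\mathcal L(S)}\ \sum_{p\in\ell}w(\ell,p)\le\sum_{p\in S}\ \sum_{\ell\ni p}w(\ell,p)=\sum_{p\in S}\lambda(p).
\end{equation}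

\begin{proof}[Proof of Theorem~\ref{thm:density}]
For the weighting of Theorem~\ref{thm:weights}, \eqref{eq:double} reads $|\mathcal L(S)|\le\frac\rho2|S|$. For $S=X$ both sides equal $|\mathcal L|$ by Lemma~\ref{lem:paths}(c).
\end{proof}

To pass from a density bound to disjoint sets we use Hall's theorem: \emph{let $G$ be a finite bipartite graph with sides $V$ and $W$; if every $V'\subset V$ has at least $|V'|$ neighbors in $W$, then there is an injective map $\varphi:V\to W$ with $\varphi(v)$ adjacent to $v$ for every $v$.}

\begin{lemma}\label{lem:hall}
Let $r\ge1$ be an integer and suppose that $r|\mathcal L(S)|\le|S|$ for every $S\subset X$. Then there are pairwise disjoint $r$-subsets $R_\ell\subset\ell$, one for each path $\ell$.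
\end{lemma}

\begin{proof}
Let $V$ consist of $r$ copies of each path, let $W=X$, and join each copy of $\ell$ to all points of $\ell$. Let $V'\subset V$, let $\mathcal F$ be the set of paths having a copy in $V'$, and let $S=\bigcup\mathcal F$, which is the set of neighbors of $V'$. Then $\mathcal F\subset\mathcal L(S)$, so $|V'|\le r|\mathcal F|\le r|\mathcal L(S)|\le|S|$. Take $\varphi$ from Hall's theorem, and let $R_\ell$ be the image of the $r$ copies of $\ell$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:exact}(b)]
Disjoint $r$-subsets of $X$, one per path, occupy $r|\mathcal L|$ points, so the condition is necessary. Conversely, let $r|\mathcal L|\le k^n$, that is, $\frac r2\rho\le1$. Since $r\ge2$ we have $\rho\le1$, hence $k\ge2n$ by \eqref{eq:bern}, and Theorem~\ref{thm:density} applies. It gives $r|\mathcal L(S)|\le\frac r2\rho|S|\le|S|$ for every $S$, and Lemma~\ref{lem:hall} provides the sets $R_\ell$.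
\end{proof}

\begin{lemma}[Pairing strategy]\label{lem:strategy}
If a blocking family exists, the second player can force a tie.
\end{lemma}

\begin{proof}
When the first player claims a point $q$, the second player replies as follows. If $q$ lies in a pair $\{q,q'\}$ of the family (there is at most one, by disjointness) and $q'$ is unclaimed, claim $q'$. Otherwise claim any unclaimed point, if one remains. Suppose that the first player comes to own both points of a pair, first $q$ and later $q'$. When $q$ was claimed, $q'$ was unclaimed and the game went on, so the second player claimed $q'$ at once, a contradiction. Every path contains a pair, so the first player never completes a path.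
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:tie}]
By \eqref{eq:cond} and \eqref{eq:bern} we have $k\ge2$ and $2|\mathcal L|\le k^n$. Theorem~\ref{thm:exact}(b) with $r=2$ gives the sets $P_\ell$. They form a blocking family, and Lemma~\ref{lem:strategy} applies.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:exact}(a)]
If $k\ge2(2^{1/n}-1)^{-1}$, the family $\{P_\ell\}$ of Theorem~\ref{thm:tie} is blocking. Conversely, let a blocking family be given, and choose for each path a pair of the family that it contains. By Lemma~\ref{lem:paths}(b) no pair lies in two paths, so the chosen pairs are distinct, hence disjoint. Therefore $2|\mathcal L|\le k^n$, which is \eqref{eq:cond}.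
\end{proof}

\begin{example}\label{ex:pairs}
For $n=2$ condition \eqref{eq:cond} reads $(k+2)^2\le2k^2$. It fails for $k=4$ ($36>32$) and holds for $k=5$ ($49\le50$), where $12$ paths need $24$ of the $25$ points. In the array below the pair reserved for row $i$ is marked $r_i$, the pair for column $j$ is marked $c_j$, and the pairs for the two diagonals are marked $d$ and $e$.
\[
\begin{array}{ccccc}
d&r_1&c_3&r_1&e\\
c_1&r_2&r_2&c_4&c_5\\
r_3&c_2&\cdot&c_4&r_3\\
c_1&c_2&r_4&r_4&c_5\\
e&r_5&c_3&r_5&d
\end{array}
\]
\end{example}

\section{Uniform weights and the $5^2$ board}\label{sec:plane}

By \eqref{eq:double} and Lemma~\ref{lem:hall} with $r=2$, \emph{any} weighting with all loads at most $1$ yields disjoint pairs. The first weighting to try is the uniform one, $w(\ell,p)=2/k$. Its load is $\lambda(p)=\frac2k\deg(p)$, where $\deg(p)$ is the number of paths through $p$. A path through $p$ is determined by its direction up to sign, so $\deg(p)\le\frac12(3^n-1)$; for odd $k$ every direction occurs at the point $(m+1,\dots,m+1)$, and equality holds there. For even $k$ every value lies in a class, so by Lemma~\ref{lem:unique} a path through $p$ is determined by its active set; thus $\deg(p)\le2^n-1$, with equality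 at $(1,\dots,1)$. The uniform loads are therefore at most $1$ exactly when $k\ge3^n-1$ for odd $k$, and $k\ge2^{n+1}-2$ for even $k$. These are the bounds of \cite[Theorem 4(a)]{book}. They are exponential because the largest degree is exponential, while the average load $\rho$ is at most $1$ already for $k$ linear in $n$. To reach the average, weight has to be moved away from the points where long paths crowd together.

The $5^2$ board shows how. Here $m=2$, the classes are $\{1,5\}$ and $\{2,4\}$, the center is $3$, and $\rho=\frac{24}{25}$; the uniform load at $(3,3)$ is $\frac85$. Call $\ell_2(p)$, on which $p_1$ is fixed, a column, and $\ell_1(p)$ a row. We distribute the weight in three steps.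

\emph{Diagonals.} Each diagonal gives $0$ to the point $(3,3)$ and $\frac12$ to each of its other four points. Let $B(p)\in\{0,\frac12\}$ be the weight that $p$ has received. A column with $p_1\ne3$ contains two charged points, so the average of $B$ over the column of $p$ is $\beta(p)=\frac15$ if $p_1\ne3$ and $\beta(p)=0$ if $p_1=3$. The average of $B$ over the board is $\bar B=\frac4{25}$.

\emph{Columns.} Each column starts from the uniform weight $\frac25$ and subtracts the deviation of $B$ from its column average: it gives $\frac25-\bigl(B(p)-\beta(p)\bigr)$ to $p$. The deviations sum to $0$ along the column, so the column still distributes $2$. The values are $\frac1{10}$ at charged points, $\frac35$ at the other points with $p_1\neq3$, and $\frac25$ in the middle column. Now $p$ has received $\frac25+\beta(p)$, which depends only on $p_1$.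

\emph{Rows.} Each row meets every column once, so the average of $\beta$ over a row is $\bar B$. The row gives $\frac25-\bigl(\beta(p)-\bar B\bigr)$ to $p$, which is $\frac9{25}$ if $p_1\ne3$ and $\frac{14}{25}$ if $p_1=3$. The load of every point is now $\frac45+\bar B=\frac{24}{25}$.

In units of $\frac1{50}$, with $p_1$ horizontal, the weights from diagonals, columns and rows are
\[
\begin{array}{ccccc}
25&0&0&0&25\\0&25&0&25&0\\0&0&0&0&0\\0&25&0&25&0\\25&0&0&0&25
\end{array}
\quad\Bigg|\quad
\begin{array}{ccccc}
5&30&20&30&5\\30&5&20&5&30\\30&30&20&30&30\\30&5&20&5&30\\5&30&20&30&5
\end{array}
\quad\Bigg|\quad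
\begin{array}{ccccc}
18&18&28&18&18\\18&18&28&18&18\\18&18&28&18&18\\18&18&28&18&18\\18&18&28&18&18
\end{array}
\]
and the three entries at each position add up to $48$. The equalities in this construction are automatic, whatever the diagonals do. What is not automatic is that the corrected weights stay nonnegative: this needs every upward deviation to be at most $2/k$. Had the diagonals used uniform weights, the point $(3,3)$ would have received $\frac45$ against a column average of $\frac4{25}$, and the deviation $\frac{16}{25}$ would have exceeded $\frac25$. The general proof separates these two issues. Section~\ref{sec:short} isolates the condition under which short paths can level a function $B$, and Section~\ref{sec:long} constructs weights on long paths that satisfy it.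

\section{Short paths level the load}\label{sec:short}

For a function $B:X\to\mathbb R$, a point $p$ and a coordinate $t$, the \emph{excess} of $B$ at $p$ in direction $t$ is
\[
e_t(p)=B(p)-\frac1k\sum_{q\in\ell_t(p)}B(q).
\]
One cannot simply let $\ell_t(p)$ subtract $e_t(p)$ for every $t$, because the $n$ excesses need not add up to $B(p)$ minus a constant: on the $5^2$ board the excesses add up to $\frac35$ at $(1,1)$ and to $-\frac25$ at $(1,2)$, while $B$ differs by only $\frac12$. As in the example, the directions must act one after another. Direction $n$ replaces $B$ by its average over the last coordinate, direction $n-1$ replaces this by the average over the last two coordinates, and so on. The point of the next lemma is that a bound on the excesses of $B$ itself survives this averaging.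

\begin{lemma}\label{lem:level}
Let $B:X\to\mathbb R$ have average $\bar B$ over $X$, and suppose that $e_t(p)\le2/k$ for all $p\in X$ and $1\le t\le n$. Then there are numbers $w(\ell,p)\ge0$, for short paths $\ell$ and $p\in\ell$, such that each short path has total weight $2$ and
\[
\sum_{t=1}^n w\bigl(\ell_t(p),p\bigr)=\frac{2n}k+\bar B-B(p)\qquad\text{for every }p\in X .
\]
\end{lemma}

\begin{proof}
For $0\le t\le n$ let $\beta_t(p)$ be the average of $B(q)$ over the $k^{n-t}$ points $q$ with $q_j=p_j$ for all $j\le t$. Thus $\beta_0=\bar B$, $\beta_n=B$, and $\beta_t(p)$ depends only on $p_1,\dots,p_t$. (In probabilistic terms, $\beta_t$ is the martingale of conditional expectations of $B$ at a uniform random point whose coordinates are revealed one at a time.) For $1\le t\le n$ put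
\[
\Delta_t(p)=\beta_t(p)-\beta_{t-1}(p),\qquad w\bigl(\ell_t(p),p\bigr)=\frac2k-\Delta_t(p).
\]
This defines $w(\ell,p)$ for every short path $\ell$ and every $p\in\ell$, since $\ell=\ell_t(p)$ for exactly one $t$.

\emph{Nonnegativity.} For $u\in[k]^{n-t}$ let $p^u=(p_1,\dots,p_t,u)$. Then $\beta_t(p)$ is the average of $B(p^u)$ over $u$. The points $q$ with $q_j=p_j$ for $j\le t-1$ are partitioned into the paths $\ell_t(p^u)$, all of size $k$, so $\beta_{t-1}(p)$ is the average over $u$ of the average of $B$ on $\ell_t(p^u)$. Subtracting,
\[
\Delta_t(p)=\frac1{k^{\,n-t}}\sum_{u\in[k]^{n-t}}e_t(p^u)\le\frac2k .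
\]

\emph{Total on a short path.} Let $\ell$ have active coordinate $t$. Its points share their first $t-1$ coordinates, so $\beta_{t-1}$ is constant on $\ell$. The set over which $\beta_{t-1}$ averages splits, according to the value of coordinate $t$, into the $k$ sets of equal size over which $\beta_t(p)$ averages for the $k$ points $p\in\ell$. Hence the average of $\beta_t$ over $\ell$ is $\beta_{t-1}$, so $\sum_{p\in\ell}\Delta_t(p)=0$ and $\sum_{p\in\ell}w(\ell,p)=k\cdot\frac2k=2$.

\emph{Total at a point.} The sum telescopes: $\sum_{t=1}^n\Delta_t(p)=\beta_n(p)-\beta_0(p)=B(p)-\bar B$.
\end{proof}

\section{Long paths and free classes}\label{sec:long}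

It remains to distribute the weight of the long paths so that the amount $B(p)$ received by $p$ has all its excesses at most $2/k$. Throughout this section $k\ge2$ and $k\ge2n-2$, so that
\begin{equation}\label{eq:m}
m\ge n-1 .
\end{equation}

There are two sources of crowding. One is the center, where Lemma~\ref{lem:unique} fails; we let no long path put weight on its central point. The other is that, by Lemma~\ref{lem:unique}, a point $p$ is a $c$-point of one long path for every subset of $A_c(p)$ with at least two elements. On the $8^3$ board, the smallest with $n=3$ satisfying \eqref{eq:cond} (since $10^3\le2\cdot8^3$ and $9^3>2\cdot7^3$), the corner $(1,1,1)$ lies on four long paths; with uniform weights these alone give it $4\cdot\frac14=1$, more than $\rho=\frac{61}{64}$, and no choice of weights on short paths can repair this. The remedy is to let only one of these paths charge $p$, the one whose active set is all of $A_c(p)$. Seen from the path, this rule takes the following form.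

For a long path $\ell$, a class $c$ is \emph{free} if no constant coordinate of $\ell$ has its value in $C_c$. Let $f(\ell)$ be the number of free classes. The $n-|A(\ell)|$ constant coordinates meet at most that many classes, so by \eqref{eq:m}
\begin{equation}\label{eq:free}
f(\ell)\ge m-\bigl(n-|A(\ell)|\bigr)\ge|A(\ell)|-1\ge1 .
\end{equation}
Define $w(\ell,p)=1/f(\ell)$ if $p$ is a $c$-point of $\ell$ for a free class $c$, and $w(\ell,p)=0$ for the other points of $\ell$. There are $2f(\ell)$ points of the first kind, so $\ell$ has total weight $2$. For $n=2$ a diagonal has no constant coordinate, all $m$ classes are free, and for $k=5$ we recover the weights $\frac12$ of Section~\ref{sec:plane}.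

Let $B(p)$ be the sum of $w(\ell,p)$ over the long paths $\ell$ through $p$. For a word $p$ over $[k]$ let $N_0(p)$, $N_1(p)$, $N_2(p)$ be the numbers of classes $c$ with $n_c(p)=0$, $n_c(p)=1$, $n_c(p)\ge2$ respectively, so that $N_0+N_1+N_2=m$.

\begin{lemma}\label{lem:B}
For every $p\in X$ we have $B(p)=\dfrac{N_2(p)}{N_0(p)+1}$.
\end{lemma}

\begin{proof}
Suppose that $w(\ell,p)>0$, so that $p$ is a $c$-point of the long path $\ell$ with $c$ free. The active coordinates of $p$ lie in $C_c$ and the constant ones do not, so $A(\ell)=A_c(p)$ and $n_c(p)\ge2$. Conversely, let $n_c(p)\ge2$. By Lemma~\ref{lem:unique} exactly one path $\ell$ through $p$ has active set $A_c(p)$. It is long, $p$ is a $c$-point of it, and its constant coordinates are the $p_j$ with $j\notin A_c(p)$. So $c$ is free, and a class $c'\ne c$ is free exactly when $n_{c'}(p)=0$. Hence $f(\ell)=N_0(p)+1$. Different classes give different paths, because the sets $A_c(p)$ are disjoint. Thus $p$ receives $1/(N_0(p)+1)$ from each of $N_2(p)$ long paths and nothing from the others.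
\end{proof}

Changing one coordinate of $p$ changes $N_0$ and $N_2$ by at most $1$. When $k$ is large compared with $n$, the denominator is close to $k/2$, so $B$ can jump by about $2/k$. This is the size that Lemma~\ref{lem:level} allows, with little to spare, and an exact computation is needed.

\begin{lemma}[Key inequality]\label{lem:key}
For all $p\in X$ and $1\le t\le n$, the excess of $B$ satisfies $e_t(p)\le2/k$.
\end{lemma}

\begin{proof}
Let $Y\in[k]^{n-1}$ be the word obtained from $p$ by deleting coordinate $t$, and for $x\in[k]$ let $B(Y,x)$ be the value of $B$ at the point of $\ell_t(p)$ with $t$-th coordinate $x$. Put $M_i=N_i(Y)$. Then $M_0+M_1+M_2=m$, and $M_1+2M_2\le n-1$ because $Y$ has $n-1$ letters. By \eqref{eq:m},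
\begin{equation}\label{eq:M}
M_0=m-(M_1+2M_2)+M_2\ge m-(n-1)+M_2\ge M_2 .
\end{equation}
Let $\delta(x)=B(Y,x)-\dfrac{M_2}{M_0+1}$. We compute $\delta(x)$ from Lemma~\ref{lem:B}, according to the effect on $N_0$ and $N_2$ of adding the letter $x$ to $Y$.
\begin{enumerate}
\item[(i)] $x\in C_c$ with $n_c(Y)=0$. There are $2M_0$ such $x$. Now $N_0=M_0-1$ and $N_2=M_2$, so
\[
\delta(x)=\frac{M_2}{M_0}-\frac{M_2}{M_0+1}=\frac{M_2}{M_0}\cdot\frac1{M_0+1}.
\]
\item[(ii)] $x\in C_c$ with $n_c(Y)=1$. There are $2M_1$ such $x$. Now $N_0=M_0$ and $N_2=M_2+1$, so $\delta(x)=\dfrac1{M_0+1}$.
\item[(iii)] $x\in C_c$ with $n_c(Y)\ge2$, or $x$ is the center. Neither $N_0$ nor $N_2$ changes, and $\delta(x)=0$.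
\end{enumerate}
By \eqref{eq:M}, $\delta(x)\le1/(M_0+1)$ in all three cases. The values of kind (i) contribute $2M_2/(M_0+1)$ to $\sum_x\delta(x)$; this is also correct when $M_0=0$, for then there are no such values and $M_2=0$ by \eqref{eq:M}. Hence the average of $\delta$ over $[k]$ is
\[
\bar\delta=\frac2k\cdot\frac{M_1+M_2}{M_0+1}=\frac2k\cdot\frac{m-M_0}{M_0+1}=\frac{2(m+1)}{k}\cdot\frac{1}{M_0+1}-\frac2k .
\]
Since $2(m+1)\ge k+1>k$, we get $\bar\delta\ge\frac1{M_0+1}-\frac2k$, and therefore
\[
e_t(p)=\delta(p_t)-\bar\delta\le\frac1{M_0+1}-\bar\delta\le\frac2k .\qedhere
\]
\end{proof}

\begin{example}\label{ex:eight}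
Let $n=3$, $k=8$, $m=4$. Then $B(p)$ is $\frac14$, $\frac13$ or $0$ according as the coordinates of $p$ occupy one, two or three classes; the corner now receives $\frac14$ instead of $1$. If the two letters of $Y$ lie in one class, $B(Y,x)$ equals $\frac14$ for two values of $x$ and $\frac13$ for six, with average $\frac5{16}$ and largest excess $\frac1{48}$. If they lie in different classes, $B(Y,x)$ equals $\frac13$ for four values and $0$ for four, with average and largest excess $\frac16$. Both excesses are below $\frac2k=\frac14$. The first case occurs for a quarter of the words $Y$, so $\bar B=\frac14\cdot\frac5{16}+\frac34\cdot\frac16=\frac{13}{64}$, and $\frac{2n}k+\bar B=\frac{61}{64}=\rho$.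
\end{example}

\begin{proof}[Proof of Theorem~\ref{thm:weights}]
On long paths take the weights defined above. By Lemma~\ref{lem:key} the function $B$ satisfies the hypothesis of Lemma~\ref{lem:level}; on short paths take the weights given by that lemma. All weights are nonnegative and every path has total weight $2$, so this is a weighting. The load of $p$ is
\[
\lambda(p)=B(p)+\Bigl(\frac{2n}k+\bar B-B(p)\Bigr)=\frac{2n}k+\bar B ,
\]
which does not depend on $p$. The average load of any weighting is $2|\mathcal L|/k^n=\rho$, so $\lambda(p)=\rho$ for every $p$.
\end{proof}

\section{The role of the hypotheses}\label{sec:hyp}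

The hypothesis $k\ge2n-2$ enters twice, both times through \eqref{eq:m}. In \eqref{eq:free} it guarantees that every long path has a free class; for $k=n=3$ the path $\{(i,i,1):i\in[3]\}$ has none, and the construction is not defined. In \eqref{eq:M} it gives $M_0\ge M_2$, which bounds the jump in case (i) of Lemma~\ref{lem:key} and covers the case $M_0=0$.

Some hypothesis of this kind is necessary. Let $k=4$, $n=2s$, and let $p$ have $s$ coordinates equal to $1$ and $s$ equal to $2$. A path through $p$ has $p$ as a $c$-point for one of the two classes, so by Lemma~\ref{lem:unique} $\deg(p)=2(2^s-1)$. For large $s$ we have $2\deg(p)<4\cdot2^s<(9/4)^s-1=\rho$. Every weighting has $\lambda(p)\le2\deg(p)$, so the conclusion of Theorem~\ref{thm:weights} fails. So does that of Theorem~\ref{thm:density}: the set $X\setminus\{p\}$ contains $|\mathcal L|-\deg(p)$ paths, which is more than $\frac\rho2(k^n-1)=|\mathcal L|-\frac\rho2$.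

In Theorem~\ref{thm:exact}(b) the hypothesis $r\ge2$ serves to place $k$ in the range of Theorem~\ref{thm:weights}. For $r=1$ the counting condition is $(1+2/k)^n\le3$. It holds whenever $k\ge2n/\ln3$, since $(1+2/k)^n\le e^{2n/k}$, and as $\ln3>1$ this includes values $k<2n-2$ when $n$ is large; there the argument does not apply.

Finally, Theorem~\ref{thm:exact}(a) concerns blocking families of pairs only. It makes no statement about the outcome of the game when \eqref{eq:cond} fails.

\begin{thebibliography}{1}

\bibitem{book}
Printed mathematics book in which the problem is posed: Theorem 4(a), Lemmas 5 and 6, and the conjecture on improving the bounds in Theorem 4(a).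

\end{thebibliography}
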